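\title{Half-line mappings and the two-functional conjecture for univalent functions}

\begin{abstract}
The two-functional conjecture asserts that a function in the class $S$ of normalized univalent functions that maximizes the real parts of two independent continuous linear functionals must be a rotation of the Koebe function. We show that it is false. The counterexamples map the disk onto the complement of a half-line whose angle with the radial direction at its tip is nonzero and less than $\pi/4$. The functionals involve only the value and the first derivative at one point, and the proof uses Loewner's equation. Among mappings onto the complement of a half-line this range of angles is exact. For small angles, a second proof that uses only the area theorem gives infinitely many linearly independent functionals with the same unique maximizer.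
\end{abstract}

\section{The conjecture and the results}\label{sec:intro}

Let $\mathbb D=\{z:|z|<1\}$, let $H(\mathbb D)$ be the space of analytic functions on $\mathbb D$ with the topology of locally uniform convergence, and let $S\subset H(\mathbb D)$ be the class of univalent (that is, injective) functions $g(z)=z+a_2z^2+a_3z^3+\cdots$. A \emph{functional} is a continuous complex-linear functional on $H(\mathbb D)$, and it is \emph{nonconstant} if it is not constant on $S$. Since $S$ is compact, $\operatorname{Re}L$ attains a maximum on $S$; we say that $f\in S$ \emph{maximizes} $\operatorname{Re}L$ if the maximum is attained at $f$. Two nonconstant functionals $L$ and $M$ are \emph{independent} if there are no $c>0$ and $d\in\mathbb C$ with $L(g)=cM(g)+d$ for all $g\in S$. The constant $d$ is allowed because $g(0)=0$ and $g'(0)=1$ on $S$: the components of a functional along $g(0)$ and $g'(0)$ only shift it. Dependent functionals thus pose the same extremal problem.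

If $f$ maximizes $\operatorname{Re}L$, then $\{\operatorname{Re}L=\operatorname{Re}L(f)\}$ is a real hyperplane that supports $S$ at $f$. A function that maximizes the real parts of two independent functionals is therefore a kind of corner of $S$. The Koebe function $k(z)=z/(1-z)^2$, which maps $\mathbb D$ onto $\mathbb C\setminus(-\infty,-\frac14]$, is a corner. Indeed, the distortion theorem \cite[Ch.~2]{Duren} gives $|g'(r)|\le(1+r)/(1-r)^3=k'(r)$ for $g\in S$ and $0<r<1$, so $k$ maximizes $\operatorname{Re}g'(r)$ for every such $r$; and for $r\ne s$ the functionals $g'(r)$ and $g'(s)$ are independent, by Lemma~\ref{lem:H2} below applied to $z^2(3r-2z)$, whose derivative $6z(r-z)$ vanishes at $r$ but not at $s$. The rotations $e^{-i\theta}k(e^{i\theta}z)$, $\theta\in\mathbb R$, are corners for the same reason. Are there others?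

\begin{quote}
\textbf{Two-functional conjecture.} If $f\in S$ maximizes $\operatorname{Re}L$ and $\operatorname{Re}M$ for two independent nonconstant functionals $L$ and $M$, then $f$ is a rotation of the Koebe function.
\end{quote}

Schaeffer and Spencer proved the conclusion for independent coefficient functionals $L=\lambda_2a_2+\cdots+\lambda_na_n$ and $M=\mu_2a_2+\cdots+\mu_ma_m$ with $\lambda_n\mu_m\ne0$ and with $n-1$ and $m-1$ relatively prime. Bakhtin proved it for $L=a_n$, $M=a_m$ with $n,m\ge2$, $n\neq m$. The conjecture has also been verified for large classes of functionals of rational type, that is, finite linear combinations of functionals $g\mapsto g^{(j)}(\zeta)$ with $\zeta\in\mathbb D$, $j\ge0$. We show that it fails, already for functionals of rational type built from $g(\zeta)$ and $g'(\zeta)$ at a single point.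

For $|\omega|<\pi/2$ let
\begin{equation}\label{eq:f}
f_\omega(z)=\frac{z+i\sin\omega\,z^2}{(1-e^{-i\omega}z)^2}=\frac{T(z)^2-1}{4\cos\omega},\qquad T(z)=\frac{1+e^{i\omega}z}{1-e^{-i\omega}z},
\end{equation}
so that $f_0=k$.

\begin{theorem}\label{thm:A}
Let $0<\omega<\pi/8$, $\zeta=i\sin\omega$ and $f=f_\omega$. Then $f\in S$ and $f$ is not a rotation of $k$. Put
\[
L_1(g)=-i\,\frac{g'(\zeta)}{f'(\zeta)},\qquad L_2(g)=\frac{g'(\zeta)}{2f'(\zeta)}-\frac{g(\zeta)}{f(\zeta)}.
\]
There is $\varepsilon_0>0$ such that $f$ maximizes $\operatorname{Re}(L_1+\varepsilon L_2)$ over $S$ for every $\varepsilon\in[0,\varepsilon_0]$. For $0<\varepsilon\le\varepsilon_0$ the functionals $L_1$ and $L_1+\varepsilon L_2$ are nonconstant and independent. In particular, the two-functional conjecture is false.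
\end{theorem}

\begin{theorem}\label{thm:B}
Up to rotation, the functions $f_\omega$, $|\omega|<\pi/2$, are exactly the functions in $S$ that omit precisely a closed half-line, and $2|\omega|$ is the angle between the half-line and the radial direction at its tip.
\begin{enumerate}
\item[(a)] If $0<|\omega|<\pi/8$, then $f_\omega$ maximizes the real parts of two independent nonconstant functionals.
\item[(b)] If $|\omega|=\pi/8$, then $f_\omega$ maximizes the real part of some nonconstant functional, but any two nonconstant functionals whose real parts it maximizes are dependent.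
\item[(c)] If $\pi/8<|\omega|<\pi/2$, then $f_\omega$ maximizes $\operatorname{Re}L$ for no nonconstant functional $L$.
\end{enumerate}
\end{theorem}

Let $H_2=\{G\in H(\mathbb D):G(0)=G'(0)=0\}$.

\begin{theorem}\label{thm:C}
If $0<|\omega|<2\arctan\frac1{10}$, there are infinitely many functionals $\Lambda_r(g)=A_rg''(\zeta_r)+B_rg'(\zeta_r)$, with distinct points $\zeta_r\in\mathbb D$, that are linearly independent on $H_2$ and such that, for each $r$, the function $f_\omega$ is the unique maximizer of $\operatorname{Re}\Lambda_r$ on $S$.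
\end{theorem}

The proof of Theorem~\ref{thm:C} uses only the area theorem and none of Sections~\ref{sec:schiffer}--\ref{sec:sharp}, so it is a second disproof of the conjecture. We do not determine the full cone of functionals whose real parts $f_\omega$ maximizes when $0<|\omega|<\pi/8$. It contains two independent elements throughout this range, and it is infinite-dimensional when $0<|\omega|<2\arctan\frac1{10}$.

Section~\ref{sec:schiffer} explains, through Schiffer's necessary condition for a maximizer, why the conjecture is plausible for coefficient functionals and how point evaluations escape it; the functionals $L_1$, $L_2$ and $\Lambda_r$ all come out of that computation. Sections~\ref{sec:loewner}, \ref{sec:sharp} and \ref{sec:area} prove Theorems~\ref{thm:A}, \ref{thm:B} and \ref{thm:C}.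

\section{Independence and the geometry of half-line mappings}\label{sec:prelim}

Independence is defined through values on the nonlinear set $S$. It can be tested on the linear space $H_2$.

\begin{lemma}\label{lem:H2}
Let $L,M$ be functionals and $c\in\mathbb C$. Then $L-cM$ is constant on $S$ if and only if $L=cM$ on $H_2$. In particular, $L$ is constant on $S$ if and only if $L=0$ on $H_2$.
\end{lemma}

\begin{proof}
It suffices to prove the last statement and apply it to $L-cM$. If $L=0$ on $H_2$, then $L(g)=L(z)+L(g-z)=L(z)$ for all $g\in S$. Conversely, let $L$ be constant on $S$. For $n\ge2$ the function $z+z^n/n$ lies in $S$: for $z_1\ne z_2$ in $\mathbb D$ the quotient $(z_1^n-z_2^n)/(z_1-z_2)$ is a sum of $n$ terms of modulus less than $1$, so $1+\frac1n(z_1^n-z_2^n)/(z_1-z_2)\neq0$. Comparing it with $z$ gives $L(z^n)=0$. Each $G\in H_2$ is the locally uniform limit of its Taylor polynomials, so $L(G)=0$.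
\end{proof}

\begin{proposition}\label{prop:halfline}
Let $|\omega|<\pi/2$ and $w_0=-1/(4\cos\omega)$.
\begin{enumerate}
\item[(i)] $f_\omega\in S$, and $f_\omega$ omits exactly the half-line $\Gamma_\omega=\{w_0(1+\tau e^{2i\omega}):\tau\ge0\}$. It is a rotation of $k$ only if $\omega=0$.
\item[(ii)] Every $f\in S$ that omits exactly a closed half-line is a rotation of some $f_\omega$.
\item[(iii)] At $\zeta=i\sin\omega$,
\begin{equation}\label{eq:values}
f_\omega(\zeta)=\zeta e^{2i\omega},\qquad f_\omega'(\zeta)=\frac{e^{4i\omega}}{\cos^2\omega}.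
\end{equation}
\end{enumerate}
\end{proposition}

\begin{proof}
(i) The two formulas in \eqref{eq:f} agree because $(1+e^{i\omega}z)^2-(1-e^{-i\omega}z)^2=(2+2i\sin\omega\,z)(2\cos\omega\,z)$, and the first shows $f_\omega(0)=0$, $f_\omega'(0)=1$. From $(e^{-i\omega}+z)(1-e^{i\omega}\bar z)=e^{-i\omega}-e^{i\omega}|z|^2+(z-\bar z)$ we get
\[
\operatorname{Re}\big(e^{-i\omega}T(z)\big)=\frac{\cos\omega\,(1-|z|^2)}{|1-e^{-i\omega}z|^2}.
\]
So the M\"obius map $T$ sends $\mathbb D$ onto the half-plane $\{t:|\arg t-\omega|<\pi/2\}$, and squaring maps this half-plane injectively onto $\mathbb C\setminus\{-\tau e^{2i\omega}:\tau\ge0\}$. This gives univalence and the omitted set. A rotation of $k$ omits a half-line on a line through $0$. The line carrying $\Gamma_\omega$ contains $0$ only if $1+\tau e^{2i\omega}=0$ for some real $\tau$, which forces $e^{2i\omega}\in\mathbb R$, that is, $\omega=0$.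

(ii) If $f$ omits $\Gamma$, then $e^{-i\theta}f(e^{i\theta}z)$ omits $e^{-i\theta}\Gamma$, so we may assume that the tip of the half-line is negative. Its direction is not $+1$, since $0$ is not omitted, so the direction is $-e^{2i\omega}$ for some $|\omega|<\pi/2$. Then $f(\mathbb D)=cf_\omega(\mathbb D)$ for some $c>0$. By uniqueness in the Riemann mapping theorem $f=cf_\omega$, and $f'(0)=f'_\omega(0)=1$ gives $c=1$.

(iii) Since $T'(z)=2\cos\omega/(1-e^{-i\omega}z)^2$, we have $f_\omega'(z)=(1+e^{i\omega}z)/(1-e^{-i\omega}z)^3$. At $\zeta=i\sin\omega$,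
\[
1+e^{i\omega}\zeta=\cos^2\omega+i\sin\omega\cos\omega=\cos\omega\,e^{i\omega},\qquad 1-e^{-i\omega}\zeta=\cos\omega\,e^{-i\omega},\qquad 1+i\sin\omega\,\zeta=\cos^2\omega,
\]
and \eqref{eq:values} follows.
\end{proof}

At the tip $w_0<0$ the radial direction is $-1$ and the direction of $\Gamma_\omega$ is $-e^{2i\omega}$, so the angle between them is $2|\omega|$. This completes the proof of the first sentence of Theorem~\ref{thm:B}.

The sign of $\omega$ does not matter. The map $g\mapsto g^{\#}$, $g^{\#}(z)=\overline{g(\bar z)}$, preserves $S$ and $H_2$, and $f_\omega^{\#}=f_{-\omega}$ by \eqref{eq:f}. If $L$ is a functional, so is $L^{\#}(g)=\overline{L(g^{\#})}$, and $\operatorname{Re}L^{\#}(g^{\#})=\operatorname{Re}L(g)$. Hence $f_\omega$ maximizes $\operatorname{Re}L$ if and only if $f_{-\omega}$ maximizes $\operatorname{Re}L^{\#}$, and $L\mapsto L^{\#}$ preserves nonconstancy and independence.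

\section{What Schiffer's condition allows}\label{sec:schiffer}

For $f\in S$, a functional $L$, and a value $w$ omitted by $f$, put
\[
\Phi_L(w)=L\Big(\frac{f^2}{f-w}\Big).
\]

\begin{theorem}[Schiffer; see {\cite[Ch.~10]{Duren}}]\label{thm:schiffer}
If $f\in S$ maximizes $\operatorname{Re}L$ for a nonconstant functional $L$, then $f$ omits exactly an analytic arc $\Gamma$ from a finite point, its tip, to $\infty$, and $\Phi_L(w)\,(dw/w)^2>0$ along $\Gamma$ except possibly at the tip.
\end{theorem}

The inequality means that $\Phi_L(w(\tau))\big(w'(\tau)/w(\tau)\big)^2>0$ for a regular parametrization $w(\tau)$ of $\Gamma$. We use this theorem for orientation here and for the negative parts of Theorem~\ref{thm:B}; Theorems~\ref{thm:A} and \ref{thm:C} do not depend on it. If $f$ maximizes both $\operatorname{Re}L$ and $\operatorname{Re}M$, then $\Phi_L/\Phi_M>0$ along $\Gamma$, which is a strong constraint on $\Gamma$. Here is the simplest case.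

\begin{example}\label{ex:a2a3}
Let $L=\lambda_2a_2+\lambda_3a_3$ and $M=\mu_2a_2+\mu_3a_3$ be nonconstant and independent, and let $f=z+a_2z^2+\cdots$ maximize both real parts. We show that $f$ is a rotation of $k$. Near $z=0$,
\[
\frac{f^2}{f-w}=-\frac{f^2}{w}-\frac{f^3}{w^2}-\cdots=-\frac{z^2}{w}-\Big(\frac{2a_2}{w}+\frac1{w^2}\Big)z^3+\cdots,
\]
so $\Phi_L(w)=-(\lambda w+\lambda_3)/w^2$ with $\lambda=\lambda_2+2a_2\lambda_3$, and $\Phi_M(w)=-(\mu w+\mu_3)/w^2$ with $\mu=\mu_2+2a_2\mu_3$. If the ratio $(\lambda w+\lambda_3)/(\mu w+\mu_3)$ is a constant $c$, then $c>0$, $\lambda_3=c\mu_3$ and $\lambda_2=c\mu_2$, contrary to independence. So the ratio is a M\"obius map that is real on $\Gamma$. Thus $\Gamma$ lies on a circle or a line, and being unbounded it is a half-line, with some direction $e$, $|e|=1$. By Theorem~\ref{thm:schiffer} the rational function $R(w)=e^2\Phi_L(w)/w^2$ is real on $\Gamma$. Hence $R(w^{\sigma})=\overline{R(w)}$, where $w^\sigma$ is the mirror image of $w$ in the line carrying $\Gamma$, and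 the set of poles of $R$ is symmetric with respect to that line. The only pole of $R=-e^2(\lambda w+\lambda_3)/w^4$ is $0$. So $0$ lies on the line, and $f$ is a rotation of $f_0=k$ by Proposition~\ref{prop:halfline}.
\end{example}

The last step is the one to attack. If $L$ evaluates $g$ or its derivatives at a point $\zeta\ne0$, then $\Phi_L(w)/w^2$ can have a pole at $f(\zeta)$ as well, and symmetry of the poles no longer forces $0$ onto the line. There are two ways out: $f(\zeta)$ is the mirror image of $0$, or the pole at $0$ cancels and $f(\zeta)$ lies on the line; see Figure~\ref{fig:slit}. Both occur. Let $0<\omega<\pi/4$, $f=f_\omega$, and $w=w_0(1+\tau e^{2i\omega})$ with $\tau$ real, so that $dw^2=w_0^2e^{4i\omega}d\tau^2$.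

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.85]
\draw[gray] (-5.6,0) -- (1.6,0);
\draw[very thick] (-2.66,0) -- ++(220:3.2) node[below right] {$\Gamma_\omega$};
\draw[dashed] (-2.66,0) -- ++(40:5);
\draw[dotted] (0,0) -- (130:3.42);
\draw (-3.66,0) arc (180:220:1);
\node at (-4.05,-0.45) {$2\omega$};
\fill (0,0) circle (2pt) node[below] {$0$};
\fill (-2.66,0) circle (2pt) node[below right] {$w_0$};
\fill (130:3.42) circle (2pt) node[above] {$u=f_\omega(\zeta)$};
\fill (-2.66,0) ++(40:3.6) circle (2pt) node[below right] {$p$};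
\end{tikzpicture}
\caption{The half-line $\Gamma_\omega$ omitted by $f_\omega$ (solid), for $\omega=\pi/9$, with tip $w_0=-1/(4\cos\omega)$. It makes the angle $2\omega$ with the radial direction at $w_0$. The point $u=f_\omega(\zeta)$, $\zeta=i\sin\omega$, used in Theorem~\ref{thm:A}, is the mirror image of $0$ in the line carrying $\Gamma_\omega$. The functionals of Theorem~\ref{thm:C} evaluate at preimages of points $p$ on the rest of that line (dashed).}
\label{fig:slit}
\end{figure}

\emph{The mirror image.} Let $\rho=\sin\omega$, $\zeta=i\rho$, $u=f(\zeta)=i\rho e^{2i\omega}$. Then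
\[
w-e^{4i\omega}\bar w=w_0(1-e^{4i\omega})=-2iw_0\sin2\omega\,e^{2i\omega}=u .
\]
Thus $w-u=e^{4i\omega}\bar w$ on the line. In particular $|w-u|=|w|$, so $u$ is the mirror image of $0$, and $w(w-u)=e^{4i\omega}|w|^2$. Consider $L(g)=\alpha g'(\zeta)/f'(\zeta)+\beta g(\zeta)/f(\zeta)$. Since $\big(f^2/(f-w)\big)'=f'f(f-2w)/(f-w)^2$,
\[
\Phi_L(w)=\frac{u\,[(\alpha+\beta)u-(2\alpha+\beta)w]}{(u-w)^2},\qquad
\Phi_L(w)\frac{dw^2}{w^2}=e^{-4i\omega}u\,[(\alpha+\beta)u-(2\alpha+\beta)w]\,\frac{w_0^2\,d\tau^2}{|w|^4}.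
\]
For $L_2$ we have $\alpha=\frac12$, $\beta=-1$, and $e^{-4i\omega}u\,[\,\cdots]=-\frac12e^{-4i\omega}u^2=\frac12\rho^2>0$. For $L_1$ we have $\alpha=-i$, $\beta=0$, and $u-2w=-(w+e^{4i\omega}\bar w)=2|w_0|e^{2i\omega}(\cos2\omega+\tau)$, so $e^{-4i\omega}u\,[\,\cdots]=2\rho|w_0|(\cos2\omega+\tau)>0$ for $\tau\ge0$. Hence $L_1+\varepsilon L_2$ satisfies Schiffer's condition along $\Gamma_\omega$ for every $\varepsilon\ge0$.

\emph{A point on the line.} Let $p=w_0(1+\tau_0e^{2i\omega})$ with $\tau_0<0$, and let $L(g)=e^{2i\omega}(g\circ f^{-1})''(p)$. For $G=f^2/(f-w)$ we have $(G\circ f^{-1})(s)=s+w+w^2/(s-w)$, so $\Phi_L(w)=2e^{2i\omega}w^2/(p-w)^3$, and the factor $w^2$ cancels the pole at $0$. Since $p-w=|w_0|(\tau-\tau_0)e^{2i\omega}$, we find $\Phi_L(w)\,dw^2/w^2=2\,d\tau^2/\big(|w_0|(\tau-\tau_0)^3\big)>0$ on $\Gamma_\omega$. These are, up to a positive factor, the functionals $\Lambda_r$.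

Schiffer's condition is only necessary. What remains is to prove inequalities that hold on all of $S$.

\section{Loewner integrals and the proof of Theorem~\ref{thm:A}}\label{sec:loewner}

A \emph{single-slit mapping} is a function $g\in S$ that omits exactly a Jordan arc from a finite point to $\infty$.

\begin{theorem}[Loewner; see {\cite[Ch.~3]{Duren}}]\label{thm:loewner}
Single-slit mappings are dense in $S$. For each single-slit mapping $g$ there is a continuous $\kappa:[0,\infty)\to\partial\mathbb D$ such that the solution of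
\[
\frac{\partial w}{\partial t}=-w\,\frac{1+\kappa w}{1-\kappa w},\qquad w(z,0)=z,
\]
satisfies $e^tw(z,t)\to g(z)$ locally uniformly in $\mathbb D$ as $t\to\infty$.
\end{theorem}

Throughout this section $0<\omega\le\pi/8$, $\rho=\sin\omega<\frac12$, $\zeta=i\rho$ and $f=f_\omega$. The theorem turns $\log g(\zeta)$ and $\log g'(\zeta)$ into integrals in $t$. The unknown $\kappa$ enters both the integrand and the speed of the trajectory $w(\zeta,t)$; taking $y=|w(\zeta,t)|$ as the variable fixes the range of integration and leaves, at each level $y$, one free point on a circle of radius $y$. Extremal problems for the integrals then become pointwise.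

\subsection*{The integrals}
Let $g$ be a single-slit mapping, $w=w(\zeta,t)$, $x=-\kappa w$, $y=|x|=|w|$. Then $w_t=-w\frac{1-x}{1+x}$, and $w\neq0$ by uniqueness of solutions. Taking real parts in $w_t/w$ gives
\[
\frac{dy}{dt}=-y\,\frac{1-y^2}{|1+x|^2}.
\]
So $y$ decreases strictly from $\rho$, it tends to $0$ because $e^tw$ converges, $x$ is a continuous function of $y\in(0,\rho]$, and $dt=-|1+x|^2dy/\big(y(1-y^2)\big)$. Differentiating Loewner's equation in $z$ gives $\partial_tw_z=-w_z\frac{d}{dx}\big[x\frac{1-x}{1+x}\big]=-w_z\frac{1-2x-x^2}{(1+x)^2}$ with $w_z=1$ at $t=0$. Therefore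
\[
\frac{d}{dt}\log(e^tw)=\frac{2x}{1+x},\qquad \frac{d}{dt}\log(e^tw_z)=\frac{4x+2x^2}{(1+x)^2}=2-\frac{2}{(1+x)^2}.
\]
Write $1+x=Ne^{i\nu}$ with $N>0$ and $|\nu|<\pi/2$. Integrating in $t$, changing the variable to $y$, and using $e^tw\to g(\zeta)$ and $e^tw_z\to g'(\zeta)$, we get $g(\zeta)=\zeta e^{I_0}$ and $g'(\zeta)=e^{I_1}$, where
\begin{equation}\label{eq:I}
I_0=\int_0^\rho\frac{2(x+y^2)}{y(1-y^2)}\,dy,\qquad I_1=\int_0^\rho\frac{2\,(N^2-e^{-2i\nu})}{y(1-y^2)}\,dy .
\end{equation}
Both integrands are bounded, since the numerators are $O(y)$. Since $N^2=1+2\operatorname{Re}x+y^2$,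
\begin{equation}\label{eq:two}
\operatorname{Im}I_1=\int_0^\rho\frac{2\sin2\nu}{y(1-y^2)}\,dy,\qquad \operatorname{Re}\big(\tfrac12I_1-I_0\big)=\int_0^\rho\frac{1-y^2-\cos2\nu}{y(1-y^2)}\,dy .
\end{equation}
These two quantities are the linearizations of $\operatorname{Re}L_1$ and $\operatorname{Re}L_2$, and both depend on $x$ only through the angle $\nu$.

\subsection*{The pointwise extremal}
As $x$ runs over the circle $|x|=y$, the angle $\nu=\arg(1+x)$ satisfies $|\nu|\le\nu^*:=\arcsin y\le\omega$. The value $\nu^*$ is taken at the point of tangency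
\[
x^*=iye^{i\nu^*}=-y^2+iy\sqrt{1-y^2},\qquad 1+x^*=\sqrt{1-y^2}\,e^{i\nu^*}.
\]
Let $I_0^*,I_1^*$ be the integrals \eqref{eq:I} with $x^*$ in place of $x$. Since $x^*+y^2=iy\sqrt{1-y^2}$ and $|1+x^*|^2-e^{-2i\nu^*}=(1-y^2)-(1-2y^2)+2iy\sqrt{1-y^2}$,
\[
I_0^*=\int_0^\rho\frac{2i\,dy}{\sqrt{1-y^2}}=2i\omega,\qquad I_1^*=\int_0^\rho\Big(\frac{2y}{1-y^2}+\frac{4i}{\sqrt{1-y^2}}\Big)dy=-\log\cos^2\omega+4i\omega .
\]
By \eqref{eq:values}, $\zeta e^{I_0^*}=f(\zeta)$ and $e^{I_1^*}=f'(\zeta)$: the pointwise extremal reproduces $f_\omega$. With $\Delta_0=I_0-I_0^*$ and $\Delta_1=I_1-I_1^*$,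
\begin{equation}\label{eq:ratios}
\frac{g(\zeta)}{f(\zeta)}=e^{\Delta_0},\qquad \frac{g'(\zeta)}{f'(\zeta)}=e^{\Delta_1}.
\end{equation}

The mechanism of the proof is visible at one level $y$. Let $d=|x-x^*|/y\in[0,2]$. The function $\sin2\nu$ has its maximum at $x^*$ and drops by at least a multiple of $d^2$. Adding $\varepsilon$ times a second function keeps the maximum at $x^*$ if that function rises by at most a multiple of $d^2$. A function such as $\operatorname{Re}x$, which governs $|g(\zeta)|$, changes to first order in $d$ and is useless; the function $-\cos2\nu$, which governs $L_2$, does not rise at all. The terms lost in passing from $\Delta_j$ to $e^{\Delta_j}-1$ are quadratic in $d$. The next proposition makes this precise, with the deficit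
\[
D=-\operatorname{Im}\Delta_1=\int_0^\rho\frac{2(\sin2\nu^*-\sin2\nu)}{y(1-y^2)}\,dy
\]
as the unit of measurement.

\begin{proposition}\label{prop:est}
Let $K=8/\big((1-\rho)\cos^2\omega\big)$. For every single-slit mapping $g$:
\begin{enumerate}
\item[(a)] $0\le D\le8\omega$;
\item[(b)] $|\Delta_0|\le K$, $|\Delta_1|\le K$, and $|\Delta_0|^2+|\Delta_1|^2\le K^2D/\cos2\omega$;
\item[(c)] $\operatorname{Re}\big(\frac12\Delta_1-\Delta_0\big)\le0$.
\end{enumerate}
\end{proposition}

\begin{proof}
(a) Since $|2\nu|\le2\nu^*\le\pi/4$, we have $|\sin2\nu|\le\sin2\nu^*=2y\sqrt{1-y^2}$. So the integrand of $D$ lies between $0$ and $8/\sqrt{1-y^2}$, whose integral is $8\arcsin\rho=8\omega$.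

(c) By \eqref{eq:two} the left side is $\int_0^\rho\frac{\cos2\nu^*-\cos2\nu}{y(1-y^2)}\,dy$, and $\cos2\nu^*\le\cos2\nu$ because $|2\nu|\le2\nu^*\le\pi$.

(b) We first relate $\nu^*-\nu$ to $d$. Since $e^{i\nu^*}=-ix^*/y$, $\sin\nu^*=y$, and $|x-x^*|^2=2y^2-2\operatorname{Re}(x^*\bar x)$,
\begin{equation}\label{eq:key}
N\sin(\nu^*-\nu)=\operatorname{Im}\big(e^{i\nu^*}(1+\bar x)\big)=y-\frac{\operatorname{Re}(x^*\bar x)}{y}=\frac{|x-x^*|^2}{2y}=\frac{y\,d^2}{2}.
\end{equation}
As $0\le\nu^*+\nu\le2\omega$ and $N\le2$,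
\[
\sin2\nu^*-\sin2\nu=2\sin(\nu^*-\nu)\cos(\nu^*+\nu)\ge\tfrac12\,y\,d^2\cos2\omega,
\qquad\text{so}\qquad D\ge\cos2\omega\int_0^\rho d^2\,dy .
\]
Let $J=\int_0^\rho d\,dy$. Then $J\le2\rho\le1$, and by the Cauchy--Schwarz inequality $J^2\le\rho\int_0^\rho d^2\,dy\le D/(2\cos2\omega)$. It remains to show $|\Delta_j|\le KJ$ for $j=0,1$. On the range of integration $1-y^2\ge\cos^2\omega$. From \eqref{eq:I}, $|\Delta_0|\le\int_0^\rho\frac{2d}{1-y^2}\,dy\le2J/\cos^2\omega\le KJ$. For $\Delta_1$ we use $\big|N^2-|1+x^*|^2\big|=2|\operatorname{Re}(x-x^*)|\le2yd$ and, by \eqref{eq:key} with $d\le2$ and $N\ge1-\rho$,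
\[
|e^{-2i\nu}-e^{-2i\nu^*}|=2\sin(\nu^*-\nu)=\frac{yd^2}{N}\le\frac{2yd}{1-\rho}.
\]
Hence $|\Delta_1|\le\big(4+\frac4{1-\rho}\big)J/\cos^2\omega\le KJ$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
By Proposition~\ref{prop:halfline}, $f\in S$ is not a rotation of $k$. Note that $L_1(f)=-i$ and $L_2(f)=-\frac12$. Let $g$ be a single-slit mapping. By \eqref{eq:ratios},
\begin{equation}\label{eq:L1}
\operatorname{Re}L_1(g)-\operatorname{Re}L_1(f)=\operatorname{Im}e^{\Delta_1}=-|e^{\Delta_1}|\sin D .
\end{equation}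
Here we use $\omega<\pi/8$: then $0\le D\le8\omega<\pi$, and concavity of the sine on $[0,\pi]$ gives $\sin D\ge\frac{\sin8\omega}{8\omega}D$ with a positive coefficient. Also $|e^{\Delta_1}|\ge e^{-K}$. So the quantity \eqref{eq:L1} is at most $-C_1D$, where $C_1=e^{-K}\frac{\sin8\omega}{8\omega}>0$.

Next, $|e^s-1-s|\le\frac12|s|^2e^{|s|}$ for $s\in\mathbb C$, because $n!\ge2\,(n-2)!$ for $n\ge2$. With parts (b) and (c) of Proposition~\ref{prop:est},
\begin{align*}
\operatorname{Re}L_2(g)-\operatorname{Re}L_2(f)&=\operatorname{Re}\Big[\tfrac12(e^{\Delta_1}-1)-(e^{\Delta_0}-1)\Big]\\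
&\le\operatorname{Re}\big(\tfrac12\Delta_1-\Delta_0\big)+\tfrac12e^K\big(|\Delta_0|^2+|\Delta_1|^2\big)\le C_2D,
\end{align*}
where $C_2=K^2e^K/(2\cos2\omega)$. Put $\varepsilon_0=C_1/C_2$. For $0\le\varepsilon\le\varepsilon_0$,
\[
\operatorname{Re}(L_1+\varepsilon L_2)(g)\le\operatorname{Re}(L_1+\varepsilon L_2)(f)-(C_1-\varepsilon C_2)D\le\operatorname{Re}(L_1+\varepsilon L_2)(f).
\]
Single-slit mappings are dense in $S$ and the functional is continuous, so the outer inequality holds for all $g\in S$.

Finally, let $G(z)=z^2(3\zeta-2z)\in H_2$. Then $G'(\zeta)=0$ and $G(\zeta)=\zeta^3$, so $L_1(G)=0$ while $(L_1+\varepsilon L_2)(G)=-\varepsilon\zeta^3/f(\zeta)\neq0$ for $\varepsilon>0$. Hence $L_1+\varepsilon L_2$ does not vanish on $H_2$ and is not a multiple of $L_1$ there. Also $L_1(z^2)=-2i\zeta/f'(\zeta)\ne0$. By Lemma~\ref{lem:H2}, both functionals are nonconstant and they are independent.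
\end{proof}

\begin{remark}\label{rem:competitor}
The bound $\pi/8$ is visible on one competitor. Let $\tilde f(z)=-f_{-\omega}(-z)\in S$. Since $\overline{-\zeta}=\zeta$, we have $\tilde f'(\zeta)=f_{-\omega}'(-\zeta)=\overline{f_\omega'(\zeta)}$, so $\tilde f'(\zeta)/f'(\zeta)=e^{-8i\omega}$ by \eqref{eq:values} and $\operatorname{Re}L_1(\tilde f)=-\sin8\omega$. This ties with $\operatorname{Re}L_1(f)=0$ at $\omega=\pi/8$ and exceeds it for $\pi/8<\omega<\pi/4$.
\end{remark}

\section{Sharpness of the range: proof of Theorem~\ref{thm:B}}\label{sec:sharp}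

By Section~\ref{sec:prelim} it remains to prove (a)--(c), and we may take $\omega>0$. Part (a) is Theorem~\ref{thm:A}. For (b) and (c) we must control \emph{all} functionals, and we do so through $\Phi_L$. Let $f=f_\omega$. The first lemma adds an inequality to Schiffer's condition; the second says that $\Phi_L$ on a piece of $\Gamma_\omega$ determines $L$ on $H_2$.

\begin{lemma}\label{lem:omitted}
For $w\in\Gamma_\omega$ the function $g_w=wf/(w-f)$ is in $S$, and $L(g_w)=L(f)-\Phi_L(w)$ for every functional $L$. If $f$ maximizes $\operatorname{Re}L$, then $\operatorname{Re}\Phi_L\ge0$ on $\Gamma_\omega$.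
\end{lemma}

\begin{proof}
The function $g_w$ is the composition of $f$ with a M\"obius map whose pole $w$ is omitted by $f$, and $g_w=f-f^2/(f-w)$ has the normalization of $S$. Apply $L$ and compare real parts.
\end{proof}

\begin{lemma}\label{lem:unique}
Let $L$ be any functional. Then $\Phi_L$ extends analytically to a neighborhood of $\Gamma_\omega$. If $\Phi_L=0$ on a subarc of $\Gamma_\omega$, then $L=0$ on $H_2$.
\end{lemma}

\begin{proof}
Continuity of $L$ means that $|L(G)|\le C\max_{X}|G|$ for some $C$ and some disk $X=\{|z|\le r\}$, $r<1$. By the Hahn--Banach and Riesz representation theorems there is a complex measure $\mu$ on $X$ with $L(G)=\int G\,d\mu$. The formula $\Phi_L(w)=\int f^2/(f-w)\,d\mu$ extends $\Phi_L$ analytically to the open set $\Omega=\mathbb C\setminus f(X)\supset\Gamma_\omega$. This set is connected: it is the union of the connected set $f(\{r<|z|<1\})$ with $\Gamma_\omega$, and $\Gamma_\omega$, having no interior, lies in the closure of the former. So if $\Phi_L=0$ on a subarc, then $\Phi_L=0$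 on $\Omega$. For $|w|>\max_X|f|$ we have $\Phi_L(w)=-\sum_{n\ge0}L(f^{n+2})w^{-n-1}$, hence $L(f^n)=0$ for $n\ge2$. Given $G\in H_2$, the function $G\circ f^{-1}$ vanishes to second order at $0$, so $G=f^2\cdot(R\circ f)$ with $R$ analytic on the simply connected domain $f(\mathbb D)$. By Runge's theorem $R$ is a locally uniform limit of polynomials $P_j$. Then $f^2P_j(f)\to G$ in $H(\mathbb D)$ and $L(f^2P_j(f))=0$, so $L(G)=0$.
\end{proof}

Suppose that $f$ maximizes $\operatorname{Re}L$ with $L$ nonconstant. Along $w=w_0(1+\tau e^{2i\omega})$ we have $dw/w=e^{2i\omega}d\tau/(1+\tau e^{2i\omega})$, so Theorem~\ref{thm:schiffer} and continuity at the tip give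
\begin{equation}\label{eq:h}
\Phi_L(w)=e^{-4i\omega}(1+\tau e^{2i\omega})^2h(\tau),\qquad h(\tau)\ge0,\quad\tau\ge0 .
\end{equation}

\begin{proof}[Proof of (c)]
Let $\pi/8<\omega<\pi/2$ and suppose that such an $L$ exists. Let $\theta(\tau)=\arg\frac{e^{2i\omega}}{1+\tau e^{2i\omega}}=-\arg(e^{-2i\omega}+\tau)$, the angle between $\Gamma_\omega$ and the radial direction at $w$. The point $e^{-2i\omega}+\tau$ moves to the right along a horizontal line in the lower half-plane, so $\theta$ decreases continuously from $2\omega>\pi/4$ to $0$. Hence $\frac\pi4<\theta<\min(2\omega,\frac{3\pi}4)$ on some open interval of $\tau$, and there $\cos2\theta<0$. By \eqref{eq:h}, $\operatorname{Re}\Phi_L=|\Phi_L|\cos2\theta$, while $\operatorname{Re}\Phi_L\ge0$ by Lemma~\ref{lem:omitted}. So $\Phi_L=0$ on a subarc. Lemmas~\ref{lem:unique} and \ref{lem:H2} then show that $L$ is constant on $S$, a contradiction.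
\end{proof}

\begin{proof}[Proof of (b)]
Let $\omega=\pi/8$ and define $L_1$ as in Theorem~\ref{thm:A}; it is nonconstant because $L_1(z^2)\ne0$. Proposition~\ref{prop:est} and \eqref{eq:L1} still hold, now with $D\in[0,\pi]$, so $\operatorname{Re}L_1(g)\le\operatorname{Re}L_1(f)$ for single-slit $g$ and, by density, on $S$. Thus $f$ is a maximizer.

Let $L$ be any nonconstant functional such that $f$ maximizes $\operatorname{Re}L$. Condition \eqref{eq:h} prescribes the argument of $\Phi_L$ on $\Gamma_\omega$ but leaves its modulus free. To fix the modulus we need a second condition, and at the critical angle there is a second maximizer to supply it. Indeed $e^{-4i\omega}=-i$, so $\Phi_L(w_0)=-ih(0)$ has zero real part, and by Lemma~\ref{lem:omitted} the function $g^*=w_0f/(w_0-f)$ also maximizes $\operatorname{Re}L$. The M\"obius map $w\mapsto w^*=w_0w/(w_0-w)$ sends $w=w_0(1+\tau e^{2i\omega})$ to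
\[
w^*=-w_0\big(1+\tau^{-1}e^{-2i\omega}\big),\qquad\text{so}\qquad\frac{dw^*}{w^*}=-\frac{d\tau}{\tau(1+\tau e^{2i\omega})},
\]
and it sends $w_0$ to $\infty$ and $\infty$ to $-w_0$. So $g^*$ omits the half-line $-\Gamma_{-\omega}$, whose points other than the tip $-w_0$ are the $w^*$ with $0<\tau<\infty$. (Thus $g^*$ is the competitor $\tilde f$ of Remark~\ref{rem:competitor}, which omits the same set.) From $g^*-w^*=w_0^2(f-w)/\big((w_0-f)(w_0-w)\big)$ we get
\[
\frac{g^{*2}}{g^*-w^*}=\frac{f^2(w_0-w)}{(w_0-f)(f-w)}=\frac{f^2}{f-w}-\frac{f^2}{f-w_0}.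
\]
Theorem~\ref{thm:schiffer} for $g^*$ therefore says that $\big(\Phi_L(w)-\Phi_L(w_0)\big)(1+\tau e^{i\pi/4})^{-2}$ is positive for $\tau>0$. By \eqref{eq:h} this number equals $-i\big[h(\tau)-h(0)(1+\tau e^{i\pi/4})^{-2}\big]$. It is real, so the bracket has zero real part:
\[
h(\tau)=h(0)\operatorname{Re}\,(1+\tau e^{i\pi/4})^{-2},\qquad\tau\ge0 .
\]
If $h(0)=0$, then $\Phi_L=0$ on $\Gamma_\omega$ and $L$ is constant on $S$, a contradiction. So $h(0)>0$, and $\Phi_L$ on $\Gamma_\omega$ is determined up to this positive factor. If $M$ is a second nonconstant functional such that $f$ maximizes $\operatorname{Re}M$, then for some $c>0$ the function $\Phi_{L-cM}=\Phi_L-c\Phi_M$ vanishes on $\Gamma_\omega$. By Lemma~\ref{lem:unique}, $L=cM$ on $H_2$, and by Lemma~\ref{lem:H2}, $L$ and $M$ are dependent.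
\end{proof}

\section{The area theorem and the proof of Theorem~\ref{thm:C}}\label{sec:area}

Let $f=f_\omega$, $g\in S$, and $Q=g\circ f^{-1}$, a univalent function on $\mathbb C\setminus\Gamma_\omega$ with $Q(0)=0$ and $Q'(0)=1$. We want to bound $\operatorname{Re}\big[e^{2i\omega}Q''(p)\big]$ for $p$ on the dashed ray of Figure~\ref{fig:slit}. In the simplest case, $\omega=0$ and $p=0$, we have $g=Q\circ k$, so $a_2=2+\frac12Q''(0)$, and the bound $\operatorname{Re}Q''(0)\le0$ is the inequality $\operatorname{Re}a_2\le2$. In general, the slit seen from $p$ is radial, so the conformal map of $\mathbb D$ onto $\mathbb C\setminus\Gamma_\omega$ that sends $0$ to $p$ is an affine image of $k$. The inequality $\operatorname{Re}a_2\le2$ based at $p$ then bounds $\operatorname{Re}\big[e^{2i\omega}Q''(p)/Q'(p)\big]$. This quotient is not linear in $g$. To clear the denominator we must multiply by $Q'(p)$, whose argument depends on $g$. We will see that $Q'(p)=k'(v)/G'(v)$ for a certain $G\in S$ and a point $v$ that is small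 when $p$ is near $0$ in the conformal sense. The following lemma shows that $\operatorname{Re}a_2\le2$ survives this multiplication.

We recall the area theorem \cite[Ch.~2]{Duren}: if $F(\xi)=\xi+b_0+\sum_{n\ge1}b_n\xi^{-n}$ is univalent in $|\xi|>1$, then $\sum n|b_n|^2\le1$.

\begin{lemma}\label{lem:area}
If $|v|\le\frac1{10}$ and $G(z)=z+a_2z^2+\cdots\in S$, then
\[
\operatorname{Re}\Big[\frac{k'(v)}{G'(v)}\,(2-a_2)\Big]\ge0,
\]
with equality only for $G=k$.
\end{lemma}

\begin{proof}
The area theorem provides one number $\delta$ that measures the distance from $G$ to $k$. We show that $\arg(2-a_2)$ stays at least $\arcsin(\delta/2)$ away from $\pm\pi/2$, while $k'(v)/G'(v)$ turns by less than $\arcsin(\delta/2)$.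

\emph{The number $\delta$.} The function $z/G(z)$ has no zeros in $\mathbb D$. Let $P(z)=\sqrt{z/G(z)}=1+\sum_{m\ge1}d_mz^m$; then $d_1=-q$ with $q=a_2/2$. The odd function $F(\xi)=\xi P(\xi^{-2})=\xi+\sum_{m\ge1}d_m\xi^{-(2m-1)}$ satisfies $F(\xi)^2=1/G(\xi^{-2})$. It is univalent in $|\xi|>1$: if $F(\xi_1)=F(\xi_2)$ then $\xi_1=\pm\xi_2$, and the minus sign would give $F(\xi_1)=-F(\xi_1)$, which is impossible since $F\neq0$. Hence $\sum(2m-1)|d_m|^2\le1$, and in particular $|q|\le1$. For $G=k$ we have $P=1-z$, so write $P=1-z+E$ with $E=\sum_{m\ge1}e_mz^m$, $e_1=1-q$, and $e_m=d_m$ for $m\ge2$. Then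
\begin{equation}\label{eq:delta}
\sum_{m\ge1}(2m-1)|e_m|^2\le|1-q|^2+1-|q|^2=2(1-\operatorname{Re}q)=:\delta^2,\qquad0\le\delta\le2 .
\end{equation}
If $\delta=0$, then $E=0$, $G=k$, and equality holds in the lemma. Let $\delta>0$.

\emph{The factor $2-a_2=2e_1$.} Its real part is $\delta^2$, and its modulus is at most $2\delta$ by \eqref{eq:delta}. So its argument $\theta_2$ satisfies $\cos\theta_2\ge\delta/2$, that is, $|\theta_2|\le\frac\pi2-\arcsin\frac\delta2$.

\emph{The factor $k'(v)/G'(v)$.} From $G=z/P^2$ we get $G'=(P-2zP')/P^3$, where $P-2zP'=1+z+E-2zE'$. Since $k'=(1+z)/(1-z)^3$,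
\[
\frac{k'(v)}{G'(v)}=\frac{(1+\epsilon_1)^3}{1+\epsilon_2},\qquad\epsilon_1=\frac{E(v)}{1-v},\qquad\epsilon_2=\frac{(E-2zE')(v)}{1+v}.
\]
Let $\varrho=|v|$. Both $|E(v)|$ and $|(E-2zE')(v)|$ are at most $\sum(2m-1)|e_m|\varrho^m$. By the Cauchy--Schwarz inequality, \eqref{eq:delta}, and $\sum_{m\ge1}(2m-1)s^m=s(1+s)/(1-s)^2$, this sum is at most $\delta\varrho\sqrt{1+\varrho^2}/(1-\varrho^2)$. Therefore
\[
|\epsilon_j|\le\delta\eta,\qquad\eta=\frac{\varrho\sqrt{1+\varrho^2}}{(1-\varrho)(1-\varrho^2)}\le\frac{\sqrt{1.01}}{8.91}<\frac18 .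
\]
This is the only use of $\varrho\le\frac1{10}$. Since $|\arg(1+\epsilon)|\le\arcsin|\epsilon|$ for $|\epsilon|<1$, the quotient $k'(v)/G'(v)$ has an argument $\theta_1$ with $|\theta_1|\le4\arcsin(\delta\eta)$. The function $\arcsin$ is convex on $[0,1]$ and vanishes at $0$, so $\arcsin(\delta\eta)\le2\eta\arcsin(\delta/2)$, and $|\theta_1|\le8\eta\arcsin(\delta/2)<\arcsin(\delta/2)$.

Thus $|\theta_1+\theta_2|<\pi/2$, both factors are nonzero, and the real part of the product is positive.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:C}]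
\emph{Step 1: $f$ is an affine image of $k$ composed with a disk automorphism.} Put $a=-i\tan(\omega/2)$, so that $a\notin\mathbb R$ and $|a|<\frac1{10}$, and let $\phi(z)=(z+a)/(1+\bar az)$. Since $1\pm a=e^{\mp i\omega/2}/\cos(\omega/2)$,
\[
\frac{1+\phi}{1-\phi}=\frac{(1+a)+(1+\bar a)z}{(1-a)-(1-\bar a)z}=\frac{e^{-i\omega/2}+e^{i\omega/2}z}{e^{i\omega/2}-e^{-i\omega/2}z}=e^{-i\omega}\,T(z).
\]
Using $k=\frac14\big[\big(\frac{1+z}{1-z}\big)^2-1\big]$ and $T^2=1+4\cos\omega\,f$, we obtain
\[
k\circ\phi=\gamma f+k(a),\qquad\gamma=e^{-2i\omega}\cos\omega .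
\]

\emph{Step 2: moving the base point along the line.} For $r\in(-1,1)$ let $\psi_r(z)=(z+r)/(1+rz)$ and $m_r=\big(\frac{1+r}{1-r}\big)^2>0$. Then $\frac{1+\psi_r}{1-\psi_r}=\frac{1+r}{1-r}\cdot\frac{1+z}{1-z}$, so $k\circ\psi_r=k(r)+m_rk$. Let $\chi_r=\phi^{-1}\circ\psi_r$, an automorphism of $\mathbb D$, and put
\[
\zeta_r=\chi_r(0)=\frac{r-a}{1-\bar ar},\qquad v_r=\chi_r^{-1}(0)=\frac{a-r}{1-ra},\qquad p_r=f(\zeta_r)=\frac{k(r)-k(a)}{\gamma}.
\]
By Step 1,
\begin{equation}\label{eq:shift}
f\circ\chi_r=p_r+\frac{m_r}{\gamma}\,k .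
\end{equation}
The map $w\mapsto\gamma w+k(a)$ sends $\Gamma_\omega$ to $(-\infty,-\frac14]$ and $p_r$ to $k(r)\in(-\frac14,\infty)$, so $p_r$ lies on the dashed ray. Define
\[
\Lambda_r(g)=\frac1\gamma\,(g\circ f^{-1})''(p_r)=A_rg''(\zeta_r)+B_rg'(\zeta_r),\qquad A_r=\frac{1}{\gamma f'(\zeta_r)^2}\ne0,\quad B_r=-\frac{f''(\zeta_r)}{\gamma f'(\zeta_r)^3}.
\]
This is a functional on $H(\mathbb D)$, and $\Lambda_r(f)=0$.

\emph{Step 3: the inequality.} Let $g\in S$ and $Q=g\circ f^{-1}$. The function $h=g\circ\chi_r$ is univalent in $\mathbb D$, so $G=(h-h(0))/h'(0)\in S$. By \eqref{eq:shift}, $h=Q\big(p_r+\frac{m_r}\gamma k\big)$. Since $k'(0)=1$ and $k''(0)=4$,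
\[
h'(0)=\frac{m_r}\gamma Q'(p_r),\qquad h''(0)=\frac{m_r^2}{\gamma^2}Q''(p_r)+4\,\frac{m_r}\gamma Q'(p_r),\qquad a_2(G)=2+\frac{m_r}{2\gamma}\,\frac{Q''(p_r)}{Q'(p_r)}.
\]
The normalization $Q'(0)=1$ enters at the point $v_r$, where $p_r+\frac{m_r}{\gamma}k(v_r)=f(0)=0$. There $h'(v_r)=\frac{m_r}\gamma k'(v_r)$, and also $h'(v_r)=h'(0)G'(v_r)$. Hence $Q'(p_r)=k'(v_r)/G'(v_r)$ and
\[
\Lambda_r(g)=\frac{Q''(p_r)}{\gamma}=-\frac2{m_r}\cdot\frac{k'(v_r)}{G'(v_r)}\,\big(2-a_2(G)\big).
\]
Since $|v_0|=|a|<\frac1{10}$, there is $r_0>0$ with $|v_r|<\frac1{10}$ for $|r|<r_0$. For such $r$, Lemma~\ref{lem:area} gives $\operatorname{Re}\Lambda_r(g)\le0=\operatorname{Re}\Lambda_r(f)$, with equality only if $G=k$. In that case $h=h(0)+h'(0)k$, so by \eqref{eq:shift} $Q$ is affine on $f(\mathbb D)$; with $Q(0)=0$ and $Q'(0)=1$ it is the identity, and $g=f$.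

\emph{Step 4: linear independence on $H_2$.} The points $\zeta_r=\phi^{-1}(r)$ are distinct, and they are nonzero because $a\notin\mathbb R$. Given distinct $r_1,\dots,r_n$ and an index $j$, the polynomial
\[
z^2(z-\zeta_{r_j})^2\prod_{i\ne j}(z-\zeta_{r_i})^3\in H_2
\]
has a triple zero at $\zeta_{r_i}$ for $i\neq j$, so $\Lambda_{r_i}$ annihilates it. At $\zeta_{r_j}$ it has a zero of order exactly two, so its first derivative vanishes there, its second derivative does not, and $\Lambda_{r_j}$ does not annihilate it because $A_{r_j}\ne0$. Hence the functionals $\Lambda_r$, $|r|<r_0$, are linearly independent on $H_2$.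
\end{proof}

By Lemma~\ref{lem:H2} the $\Lambda_r$ are nonconstant and pairwise independent, and $f_\omega$ is not a rotation of $k$; any two of them give a counterexample to the two-functional conjecture.

\begin{thebibliography}{1}
\bibitem{Duren} P. L. Duren, \emph{Univalent Functions}, Springer, 1983.
\end{thebibliography}
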